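# Character tables do not determine Brauer character degrees

## 1. Tables, liftings and Brauer characters

All groups are finite. For a group $G$ we write $\mathrm{Cl}(G)$ for its set of conjugacy classes and $\mathrm{Irr}(G)$ for its set of irreducible complex characters.

**Definition 1.1 (character table, table isomorphism).** The character table of $G$ is the square matrix of values $\chi(g)$, with rows indexed by $\mathrm{Irr}(G)$ and columns by $\mathrm{Cl}(G)$. The labels of rows and columns carry no further information; in particular element orders and power maps are not part of the data. Two groups $G,H$ *have the same character table* if there are bijections $\alpha:\mathrm{Cl}(G)\to\mathrm{Cl}(H)$ and $\beta:\mathrm{Irr}(G)\to\mathrm{Irr}(H)$ with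
$$\beta(\chi)(\alpha(C))=\chi(C)\qquad\text{for all }\chi\in\mathrm{Irr}(G),\ C\in\mathrm{Cl}(G). \tag{1}$$
Such a pair $(\alpha,\beta)$ is a *table isomorphism* from $G$ to $H$.

**Example 1.2.** The dihedral group $D_8$ and the quaternion group $Q_8$ of order 8 have the same table. Each has four linear characters, which factor through a quotient $C_2\times C_2$ by the center, and one character of degree 2, with value $-2$ at the central involution and $0$ off the center. The two groups have different numbers of involutions, so the table does not see element orders.

**Example 1.3 (the Galois twist).** A table isomorphism from a group to itself need not come from an automorphism. Let $m$ be prime to $|G|$, let $\zeta$ be a primitive $|G|$-th root of unity, and let $\sigma\in\mathrm{Gal}(\mathbb Q(\zeta)/\mathbb Q)$ satisfy $\sigma(\zeta)=\zeta^m$. A character value $\psi(g)$ is the sum of the eigenvalues of $g$, which are powers of $\zeta$, and the eigenvalues of $g^m$ are their $m$-th powers. So, writing $\psi^\sigma=\sigma\circ\psi$, we have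
$$\psi^\sigma(g)=\psi(g^m)\qquad\text{for all } g\in G. \tag{2}$$
The map $g\mapsto g^m$ is a bijection of $G$ commuting with conjugation. Put $\alpha(\text{class of }g)=\text{class of }g^m$ and $\beta(\psi)=\psi^{\sigma^{-1}}$. By (2), $\beta(\psi)(g^m)=\sigma(\psi^{\sigma^{-1}}(g))=\psi(g)$, so $(\alpha,\beta)$ is a table isomorphism from $G$ to $G$. It is used again in Sections 6 and 7.

Now fix a prime $p$. An element of $G$ is *$p$-regular* if its order is prime to $p$. Every $g\in G$ is a product of commuting powers of itself, $g=g_pg_{p'}$, with $g_p$ of $p$-power order and $g_{p'}$ $p$-regular.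

**Definition 1.4 (lifting, Brauer character).** Choose a maximal ideal $M$ containing $p$ in the ring $\mathcal O$ of algebraic integers in $\mathbb C$. Then $F=\mathcal O/M$ is an algebraic closure of $\mathbb F_p$, and reduction mod $M$ gives an isomorphism from the group of complex roots of unity of order prime to $p$ onto $F^\times$. The choice of $M$ is called the *lifting*. If $g\in G$ is $p$-regular and acts on an $FG$-module $W$, its eigenvalues lift to complex roots of unity; the sum of these lifts is $\varphi_W(g)$, and the function $\varphi_W$ on $p$-regular elements is the *Brauer character* of $W$. The set of Brauer characters of the irreducible $FG$-modules is $\mathrm{IBr}_p(G)$.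

The value $\varphi_W(1)$ is $\dim W$, whatever $M$ is. A different choice of $M$ changes the set $\mathrm{IBr}_p(G)$ only by a Galois conjugation.

**Example 1.5.** Let $G=S_3$. For $p=2$ the regular classes are those of $1$ and $(123)$. Besides the trivial module there is the irreducible module of dimension 2, on which $(123)$ has the two primitive cube roots of unity as eigenvalues. So $\mathrm{IBr}_2(S_3)=\{(1,1),(2,-1)\}$. For $p=3$ the regular classes are those of $1$ and $(12)$, and $\mathrm{IBr}_3(S_3)=\{(1,1),(1,-1)\}$.

**Example 1.6 (the lifting matters).** Let $X=SL_5(11)$ and $p=11$. In $\mathbb F_{11}$ the element $3$ has order $5$, with powers $3,9,5,4,1$, so $z=3I$ lies in $X$ and generates the group of scalar matrices in $X$. Let $V=F^5$ be the natural module and let $\zeta=e^{2\pi i/5}$. If $M$ contains $\zeta-3$, then $\varphi_V(z)=5\zeta$ and $\varphi_{V^*}(z)=5\zeta^{-1}$. If $M$ contains $\zeta^2-3$ instead, these values are $5\zeta^{2}$ and $5\zeta^{-2}$. We shall see in Section 8 that $V$ and $V^*$ are the only irreducible $FX$-modules of dimension 5. So the set $\mathrm{IBr}_{11}(X)$ itself depends on $M$.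

**Definition 1.7 ($p$-solvable).** $G$ is $p$-solvable if the order of each chief factor of $G$ is a power of $p$ or prime to $p$.

**Example 1.8.** Solvable groups are $p$-solvable for every $p$. The simple group $A_5$, of order $60$, is its own only chief factor; it is $7$-solvable but not $2$-solvable.

We write $\chi^\circ$ for the restriction of $\chi\in\mathrm{Irr}(G)$ to the $p$-regular elements. The following textbook facts are used; the first two are in Navarro, *Characters and Blocks of Finite Groups*, Ch. 2.

* **(F1)** $|\mathrm{IBr}_p(G)|$ is the number of $p$-regular classes (Brauer). The trace functions of the irreducible $FG$-modules are linearly independent over $F$ already as functions on the $p$-regular elements; there they are the reductions mod $M$ of the members of $\mathrm{IBr}_p(G)$.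
* **(F2)** $\mathrm{IBr}_p(G)$ is linearly independent over $\mathbb C$. Each $\chi^\circ$ is a combination of $\mathrm{IBr}_p(G)$ with coefficients in $\mathbb N=\{0,1,2,\dots\}$, and each $\varphi\in\mathrm{IBr}_p(G)$ is a $\mathbb Z$-combination of the $\chi^\circ$.
* **(F3)** The irreducible $F[G\times H]$-modules are the outer tensor products $W_1\boxtimes W_2$ of irreducible modules, with $W_1,W_2$ unique up to isomorphism. The irreducible modules of a quotient $G/N$ are those of $G$ on which $N$ acts trivially.
* **(F4)** (Fong–Swan; Navarro, loc. cit., Thm. 10.1) If $G$ is $p$-solvable, every $\varphi\in\mathrm{IBr}_p(G)$, for any lifting, equals $\chi^\circ$ for some $\chi\in\mathrm{Irr}(G)$.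

## 2. The conjecture $(C_1)$

The conjecture reads: *the character table of a group determines the Brauer characters.* Example 1.6 shows that some care with the lifting is needed, and the precise form is generous about it.

**Conjecture $(C_1)$.** Let $G$ and $H$ have the same character table and let $p$ be a prime. Then there exist a table isomorphism $(\alpha,\beta)$ from $G$ to $H$ and choices of the lifting for $G$ and for $H$ such that

1. $\alpha$ maps the $p$-regular classes of $G$ onto the $p$-regular classes of $H$;
2. $\varphi\mapsto\varphi\circ\alpha^{-1}$ is a bijection from $\mathrm{IBr}_p(G)$ onto $\mathrm{IBr}_p(H)$.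

To refute it for a pair $G,H$ one must therefore defeat all table isomorphisms and all liftings at once. We shall prove that $(C_1)$ holds for $p$-solvable groups and is false in general; indeed it fails for every prime $p$.

Two extreme cases can be done by hand. If $p\nmid|G|$, all elements are $p$-regular and $\mathrm{IBr}_p(G)=\mathrm{Irr}(G)$ for every lifting. A group $H$ with the same table has the same order (Lemma 3.1 below), so $\beta$ itself is the required bijection. If $G$ is a $p$-group, then so is $H$, only the identity is $p$-regular, the only Brauer character is the trivial one, and we need only that $\alpha$ sends $\{1\}$ to $\{1\}$ (Lemma 3.1 again). These two cases settle $D_8$ and $Q_8$ for all $p$.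

In $S_3$ one sees the modular case proper. With $p=2$, both Brauer characters are restrictions of ordinary characters. With $p=3$, the degree 2 character restricts to $(2,0)=(1,1)+(1,-1)$, and the Brauer characters are the restrictions that do not split further. This suggests the following strategy: find the $p$-regular columns in the table, restrict all rows to them, and keep the rows that are not sums of others.

## 3. What every table isomorphism preserves

This section extracts from the table the data the strategy needs. Nothing here requires $p$-solvability.

**Lemma 3.1.** Let $(\alpha,\beta)$ be a table isomorphism from $G$ to $H$. Then $\alpha(\{1\})=\{1\}$, $|G|=|H|$, and $\alpha$ preserves class sizes.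

*Proof.* Let $h\in\alpha(\{1\})$. By (1), $\beta(\chi)(h)=\chi(1)>0$ for every $\chi$, so $\sum_\chi\beta(\chi)(h)\overline{\beta(\chi)(1)}>0$. Column orthogonality in $H$ says this sum is zero unless $h=1$. Hence $h=1$. Therefore $\beta(\chi)(1)=\chi(1)$ and $|G|=\sum_\chi\chi(1)^2=\sum_\chi\beta(\chi)(1)^2=|H|$. Finally $|C_G(g)|=\sum_\chi|\chi(g)|^2$ is read from the column of $g$, so $\alpha$ preserves centralizer orders and hence class sizes. $\blacksquare$

In particular, if $\varphi\mapsto\varphi\circ\alpha^{-1}$ is a bijection $\mathrm{IBr}_p(G)\to\mathrm{IBr}_p(H)$, for whatever liftings, then it preserves the degrees $\varphi(1)$: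
$$(C_1)\text{ for }G,H,p\ \Longrightarrow\ G,H\text{ have the same multiset of degrees of irreducible }p\text{-Brauer characters.} \tag{3}$$
These degrees are the dimensions of the irreducible modules in characteristic $p$, so they depend on neither $\alpha$ nor the lifting.

For each prime $\ell$ fix a maximal ideal $M_\ell\ni\ell$ of $\mathcal O$. For $x,y\in G$ write $x\sim_\ell y$ if $\chi(x)\equiv\chi(y)\pmod{M_\ell}$ for all $\chi\in\mathrm{Irr}(G)$.

**Lemma 3.2 (G. Higman).** $x\sim_\ell y$ if and only if $x_{\ell'}$ and $y_{\ell'}$ are conjugate in $G$.

*Proof.* **Step 1: an element may be replaced by its $\ell'$-part.** Restrict $\chi$ to $\langle x\rangle$ and write it as a sum of linear characters $\lambda$. Then $\lambda(x)=\lambda(x_\ell)\lambda(x_{\ell'})$, and $\omega=\lambda(x_\ell)$ satisfies $\omega^{\ell^k}=1$ for some $k$. In the field $\mathcal O/M_\ell$ of characteristic $\ell$ this gives $(\bar\omega-1)^{\ell^k}=0$, so $\omega\equiv1$. Summing, $\chi(x)\equiv\chi(x_{\ell'})\pmod{M_\ell}$. So $x\sim_\ell x_{\ell'}$. This proves the "if" part, and for "only if" we may assume that $x,y$ are $\ell$-regular.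

**Step 2: ordinary characters mod $M_\ell$ separate $\ell$-regular classes.** By (F1) for the prime $\ell$, the irreducible trace functions over $\mathcal O/M_\ell$ are linearly independent on $\ell$-regular elements, and there are as many of them as $\ell$-regular classes. So they span all class functions on the $\ell$-regular elements and separate the classes. They are reductions of irreducible $\ell$-Brauer characters, which by (F2) are $\mathbb Z$-combinations of restrictions of ordinary characters. If $x\sim_\ell y$ with $x,y$ $\ell$-regular, all these trace functions agree at $x$ and $y$, so $x$ and $y$ are conjugate. $\blacksquare$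

**Lemma 3.3.** Every table isomorphism $(\alpha,\beta)$ from $G$ to $H$ maps $p$-regular classes onto $p$-regular classes.

*Proof.* We claim that $x\in G$ is $p$-regular if and only if $x$ can be joined to $1$ by a chain of relations $\sim_\ell$ with primes $\ell\ne p$ dividing $|G|$. If $x$ is $p$-regular, remove its $\ell$-parts one prime after another; each removal is a relation $\sim_\ell$ by Lemma 3.2, and we end at $1$. Conversely, let $x\sim_\ell y$ with $\ell\ne p$. Then $x_{\ell'}$ and $y_{\ell'}$ are conjugate, hence so are their $p$-parts, which are $x_p$ and $y_p$. Along a chain to $1$ the $p$-parts stay conjugate, so $x_p=1$.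

By (1), with the same ideals $M_\ell$ used for both groups, $\alpha$ preserves each relation $\sim_\ell$, in both directions. It sends $\{1\}$ to $\{1\}$, and $|G|=|H|$, so the same primes $\ell$ occur. Hence $\alpha$ and $\alpha^{-1}$ preserve the property of being joined to $1$. $\blacksquare$

So requirement 1 of $(C_1)$ is automatic, and the question is about requirement 2.

## 4. The monoid of restricted characters, and $p$-solvable groups

For $p$-solvable groups the strategy from the end of Section 2 works for every table isomorphism.

**Theorem C.** Let $G$ be $p$-solvable and let $(\alpha,\beta)$ be any table isomorphism from $G$ to $H$. Then $H$ is $p$-solvable, $\alpha$ maps $p$-regular classes onto $p$-regular classes, and $\varphi\mapsto\varphi\circ\alpha^{-1}$ is a bijection $\mathrm{IBr}_p(G)\to\mathrm{IBr}_p(H)$, for all choices of liftings.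

*Proof.* The statement on $p$-regular classes is Lemma 3.3.

**Step 1: $H$ is $p$-solvable.** This is needed so that (F4) applies to $H$ too. The kernel of $\chi\in\mathrm{Irr}(G)$ is $\{g:\chi(g)=\chi(1)\}$. Since $\alpha(\{1\})=\{1\}$, (1) shows that $\alpha$ carries the classes in $\ker\chi$ to those in $\ker\beta(\chi)$. Every normal subgroup is the intersection of the kernels of the irreducible characters whose kernels contain it, and all intersections of kernels are normal. So $\alpha$ induces an isomorphism from the lattice of normal subgroups of $G$ to that of $H$, and it preserves orders because $\alpha$ preserves class sizes. A chief factor is a pair of neighbors in this lattice, so chief factors of $H$ have the orders of the corresponding chief factors of $G$. These are powers of $p$ or prime to $p$.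

**Step 2: $\mathrm{IBr}_p$ is described by the restrictions $\chi^\circ$.** Let $\mathcal M(G)$ be the additive monoid generated by $\{\chi^\circ:\chi\in\mathrm{Irr}(G)\}$. By (F2) each $\chi^\circ$ lies in the $\mathbb N$-span of $\mathrm{IBr}_p(G)$, and by (F4) each $\varphi\in\mathrm{IBr}_p(G)$ is some $\chi^\circ$. So $\mathcal M(G)$ equals the $\mathbb N$-span of $\mathrm{IBr}_p(G)$. Since $\mathrm{IBr}_p(G)$ is linearly independent, this monoid is free on $\mathrm{IBr}_p(G)$. In a free commutative monoid the basis is the set of nonzero elements that are not sums of two nonzero elements. Thus $\mathrm{IBr}_p(G)$ is exactly the set of indecomposable nonzero elements of $\mathcal M(G)$. The definition of $\mathcal M(G)$ involves no lifting, so neither does this set. By Step 1 the same holds for $H$.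

**Step 3: transport along $\alpha$.** By Lemma 3.3, composition with $\alpha^{-1}$ turns class functions on $p$-regular elements of $G$ into such functions for $H$, and (1) gives $\chi^\circ\circ\alpha^{-1}=\beta(\chi)^\circ$. So it maps $\mathcal M(G)$ isomorphically onto $\mathcal M(H)$, hence indecomposables onto indecomposables, that is, $\mathrm{IBr}_p(G)$ onto $\mathrm{IBr}_p(H)$. $\blacksquare$

## 5. $A_5$ at $p=2$: the monoid is too small

In an arbitrary group, (F2) still says that the $\mathbb Z$-span of the $\chi^\circ$ equals the $\mathbb Z$-span of $\mathrm{IBr}_p(G)$. So the table determines the lattice spanned by $\mathrm{IBr}_p(G)$. The strategy breaks down where Step 2 uses (F4): without it, nothing in the argument picks out the right basis of the lattice.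

Here is the smallest nonabelian simple group. Let $G=A_5\cong SL_2(4)$ and $p=2$, and list values on the $2$-regular classes with element orders $1,3,5,5$. The natural module of $SL_2(4)$ and its Frobenius twist give, for a suitable order of the last two classes,
$$\varphi=\left(2,-1,\tfrac{-1+\sqrt5}2,\tfrac{-1-\sqrt5}2\right),\qquad \varphi'=\left(2,-1,\tfrac{-1-\sqrt5}2,\tfrac{-1+\sqrt5}2\right).$$
The ordinary characters have degrees $1,3,3,4,5$. Their restrictions are $(1,1,1,1)$, then
$$\left(3,0,\tfrac{1\pm\sqrt5}2,\tfrac{1\mp\sqrt5}2\right),\qquad(4,1,-1,-1),\qquad(5,-1,0,0),$$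
and one reads off that they equal $1$, $1+\varphi$, $1+\varphi'$, $\varphi\varphi'$, $1+\varphi+\varphi'$, where $\varphi\varphi'$ is irreducible of degree 4 (it is the Brauer character of the module obtained by tensoring the two twists). Neither $\varphi$ nor $\varphi'$ is in the monoid generated by these five functions, so $1+\varphi$, $1+\varphi'$ and $1+\varphi+\varphi'$ do not decompose in it. The monoid has five indecomposable elements for four regular classes, and it is not free.

This does not refute $(C_1)$; it shows only that the argument of Theorem C stops. To refute $(C_1)$ we look for two groups and use (3).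

## 6. A Galois twist on one factor of two

**One copy of a group gives nothing.** Take the Galois twist $(\alpha,\beta)$ of Example 1.3 on a group $X$, with exponent $m$ and automorphism $\sigma$. Brauer character values at $g$ are sums of roots of unity of order dividing $|X|$, so as in (2), $\sigma(\varphi(g))=\varphi(g^m)$, and $\varphi\circ\alpha^{-1}=\sigma^{-1}\circ\varphi$. By Example 1.6 this may leave $\mathrm{IBr}_p(X)$. But a change of lifting repairs it. Extend $\sigma^{-1}$ to an automorphism $\rho$ of the field of algebraic numbers. Then $\rho$ induces an isomorphism $\mathcal O/M\to\mathcal O/\rho(M)$, which transports representations. An eigenvalue with lift $\omega$ for $M$ becomes one with lift $\rho(\omega)$ for $\rho(M)$. So a module with Brauer character $\varphi$ for $M$ becomes one with Brauer character $\sigma^{-1}\circ\varphi$ for $\rho(M)$. The twist is compatible with $\mathrm{IBr}_p$ computed with $M$ on the source and with $\rho(M)$ on the target.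

**Two copies share one lifting.** In $X\times X$ we can twist the second factor only. A Brauer character $\varphi_1\times\varphi_2$ then becomes $\varphi_1\times(\sigma^{-1}\circ\varphi_2)$, and the change of lifting that repairs the second factor disturbs the first. By itself this proves nothing, since $X\times X$ also has the identity table isomorphism to itself. The twist has to lead to a *different* group. This is what a central quotient can do: gluing the centers by $z\sim z$ and gluing them by $z\sim z^m$ should give groups with the same table, because the twist raises the second coordinate to the $m$-th power. The irreducible modules of the glued group are the $W_1\boxtimes W_2$ whose central scalars match, so the two groups have different modules as soon as the scalars occurring on modules of a given dimension are not stable under $m$-th powers. For $SL_5(11)$ and dimension 5, the scalars in Example 1.6 are given by $\zeta^{\pm1}$, and this set is not stable under squaring.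

We now fix the notation for the rest. Let $p$ be a prime, $q=p^f$, and $r\ge3$ a prime with $r\mid q-1$ (so $r\ne p$). Let $X=SL_r(q)$ and let $Z=Z(X)$ be the group of scalar matrices in $X$, which is cyclic of order $r$. For an integer $m$ prime to $r$ put
$$D_m=\{(z,z^{-m}):z\in Z\}\le Z\times Z,\qquad G_m=(X\times X)/D_m .$$
$D_m$ is a central subgroup of order $r$ depending only on $m$ mod $r$. Let $U=\langle p,-1\rangle\le(\mathbb Z/r)^\times$.

For example, for $p=q=11$ and $r=5$ we have $11\equiv1\pmod 5$, so $U=\{\pm1\}$, while $(\mathbb Z/5)^\times$ has order 4 and $2\notin U$.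

**Theorem A.**

1. All groups $G_m$ ($m$ prime to $r$) have the same character table.
2. The following are equivalent: (a) $m\bmod r\in U$; (b) $G_m\cong G_1$; (c) $(C_1)$ holds for the pair $G_1,G_m$ and the prime $p$; (d) $G_1$ and $G_m$ have equally many irreducible $p$-Brauer characters of degree $r^2$.

## 7. The groups $G_m$ have one character table

*Proof of Theorem A(1).* **Step 1: choose a good representative.** The twist needs an exponent prime to $|X|$. Let $k$ be prime to $r$. By the Chinese remainder theorem there is $m$ with $m\equiv k\pmod r$ and $m\equiv1$ modulo every other prime divisor of $|X|$. Then $\gcd(m,|X|)=1$ and $G_k=G_m$. It suffices to show that $G_1$ and $G_m$ have the same table. Let $mm'\equiv1\pmod{|X|}$, so $y^{mm'}=y$ for all $y\in X$.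

**Step 2: the bijection on classes.** Define
$$a:G_1\to G_m,\qquad (x,y)D_1\mapsto(x,y^m)D_m .$$
Since $z\in Z$ is central, $(xz,(yz^{-1})^m)=(x,y^m)(z,z^{-m})$, so $a$ is well defined. Likewise $(x,y)D_m\mapsto(x,y^{m'})D_1$ is well defined, because $(xz,(yz^{-m})^{m'})=(x,y^{m'})(z,z^{-mm'})=(x,y^{m'})(z,z^{-1})$. The two maps are inverse to each other because $y^{mm'}=y$. The map $a$ need not be a homomorphism. But $X\times X$ acts on $G_1$ and on $G_m$ by conjugation, its orbits are the conjugacy classes, and $a$ commutes with these actions, because taking $m$-th powers commutes with conjugation. So $a$ induces a bijection $\alpha:\mathrm{Cl}(G_1)\to\mathrm{Cl}(G_m)$.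

**Step 3: the irreducible characters.** For $\chi\in\mathrm{Irr}(X)$ let $\nu_\chi:Z\to\mathbb C^\times$ be its central character, so that $z\in Z$ acts by the scalar $\nu_\chi(z)$. The irreducible characters of $X\times X$ are the products $\chi\times\psi$, and $(z,z^{-m})$ acts by $\nu_\chi(z)\nu_\psi(z)^{-m}$. Hence
$$\mathrm{Irr}(G_m)=\{\chi\times\psi:\nu_\chi=\nu_\psi^{\,m}\},\qquad \mathrm{Irr}(G_1)=\{\chi\times\psi:\nu_\chi=\nu_\psi\}.$$

**Step 4: the bijection on characters.** Let $\sigma\in\mathrm{Gal}(\mathbb Q(\zeta_{|X|})/\mathbb Q)$, where $\zeta_{|X|}$ is a primitive $|X|$-th root of unity, be given by $\sigma(\zeta_{|X|})=\zeta_{|X|}^m$, and put $\beta(\chi\times\psi)=\chi\times\psi^{\sigma^{-1}}$. The central character of $\psi^{\sigma^{-1}}$ is $\sigma^{-1}\circ\nu_\psi$, and on roots of unity of order dividing $|X|$ the $m$-th power is $\sigma$. So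
$$\nu_{\psi^{\sigma^{-1}}}^{\,m}=\sigma\circ\nu_{\psi^{\sigma^{-1}}}=\nu_\psi .$$
Therefore $\nu_\chi=\nu_\psi$ if and only if $\nu_\chi=\nu_{\psi^{\sigma^{-1}}}^{\,m}$. As $\psi\mapsto\psi^{\sigma^{-1}}$ is a permutation of $\mathrm{Irr}(X)$, $\beta$ is a bijection $\mathrm{Irr}(G_1)\to\mathrm{Irr}(G_m)$.

**Step 5: the values agree.** By (2) for $X$,
$$\beta(\chi\times\psi)(x,y^m)=\chi(x)\,\psi^{\sigma^{-1}}(y^m)=\chi(x)\,\sigma\bigl(\psi^{\sigma^{-1}}(y)\bigr)=\chi(x)\psi(y).$$
So $(\alpha,\beta)$ is a table isomorphism. $\blacksquare$

## 8. Irreducible modules of dimension $r$ for $SL_r(q)$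

To count modules we need the central scalars on irreducible $FX$-modules of dimension $r$, where $F=\overline{\mathbb F}_p$. Let $V=F^r$ be the natural module. For a module $W$ let $W^{[i]}$ be its twist by the Frobenius map $(x_{st})\mapsto(x_{st}^{p^i})$. For example, on $V^{[1]}$ the scalar matrix $z\in Z$ acts as $z^p$.

We recall the language of weights for the algebraic group $SL_r(F)$. Let $T$ be the diagonal torus and $\varepsilon_s$ the character $t\mapsto t_s$. These satisfy $\varepsilon_1+\dots+\varepsilon_r=0$. Put $\omega_j=\varepsilon_1+\dots+\varepsilon_j$ and $\alpha_j=\varepsilon_j-\varepsilon_{j+1}$ for $1\le j\le r-1$. A weight $\lambda=\sum_ja_j\omega_j$ is *dominant* if all $a_j\ge0$, and *$p$-restricted* if moreover all $a_j\le p-1$. For each dominant $\lambda$ there is an irreducible rational module $L(\lambda)$ with highest weight $\lambda$; in particular $L(\omega_1)=V$ and $L(\omega_{r-1})=V^*$. The Weyl group $S_r$ permutes the $\varepsilon_s$, and the set of weights of a rational module is stable under it, because suitably signed permutation matrices normalize $T$.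

Writing $\lambda=\sum_sc_s\varepsilon_s$ with $c_s=a_s+\dots+a_{r-1}$ and $c_r=0$, dominance means $c_1\ge\dots\ge c_r$. A permutation fixes $\lambda$ if and only if it fixes the vector $(c_s)$: it could otherwise only change the vector by adding a constant to all entries, and the sum of the entries rules this out unless the constant is $0$. For the same reason, each $S_r$-orbit of weights contains only one dominant weight, namely the sorted one.

For example, let $r=3$ and $p$ odd. Then $2\omega_1=2\varepsilon_1$ is $p$-restricted with orbit $\{2\varepsilon_1,2\varepsilon_2,2\varepsilon_3\}$, and the proof below shows that $L(2\omega_1)$ also has the weight $\omega_2=\varepsilon_1+\varepsilon_2$, so its dimension exceeds 3. For $p=2$ the weight $2\omega_1$ is not restricted, and $L(2\omega_1)=V^{[1]}$ has dimension 3.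

The input is due to Steinberg (Steinberg, *Representations of algebraic groups*, Nagoya Math. J. 22 (1963); Humphreys, *Modular Representations of Finite Groups of Lie Type*, Ch. 2). By his restriction and tensor product theorems, every irreducible $FX$-module is the restriction of
$$\bigotimes_{i=0}^{f-1}L(\lambda_i)^{[i]}\qquad\text{with }p\text{-restricted dominant weights }\lambda_i. \tag{4}$$

**Lemma 8.1.** Every irreducible $FX$-module of dimension $r$ is isomorphic to some $V^{[i]}$ or $(V^*)^{[i]}$, $0\le i<f$. Consequently, if $\nu_0:Z\to F^\times$ is the (faithful) scalar action of $Z$ on $V$, then $Z$ acts on such a module by $\nu_0^u$ with $u\in U$.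

*Proof.* **Step 1: reduce to one tensor factor.** The dimension of (4) is the product of the dimensions of its factors. Since $r$ is prime, exactly one factor has dimension $r$ and the others have dimension 1. One-dimensional rational $SL_r(F)$-modules are trivial. So the module is $L(\lambda)^{[i]}$ for some $i$, with $\lambda=\sum_ja_j\omega_j$, $0\le a_j\le p-1$ and $\dim L(\lambda)=r$. As $r>1$, $\lambda\ne0$.

**Step 2: the size of the orbit of $\lambda$ leaves only multiples of $\omega_1$ and $\omega_{r-1}$.** All weights in the orbit of $\lambda$ occur in $L(\lambda)$, so the orbit has at most $r$ elements. If $a_j\ne0$, then $c_j>c_{j+1}$, so the stabilizer of $\lambda$ preserves $\{1,\dots,j\}$ and is contained in $S_j\times S_{r-j}$. The orbit then has at least $\binom rj$ elements. For $2\le j\le r-2$ (which requires $r\ge5$) we have $\binom rj\ge\binom r2=r\cdot\frac{r-1}2>r$. So $a_j=0$ for these $j$. If $a_1$ and $a_{r-1}$ are both nonzero, the stabilizer fixes $1$ and $r$ and is contained in $S_{r-2}$, so the orbit has at least $r(r-1)>r$ elements. Hence $\lambda=a\omega_1$ or $\lambda=a\omega_{r-1}$ with $1\le a\le p-1$. In either case the orbit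 has exactly $r$ elements.

**Step 3: $a=1$.** Suppose $\lambda=a\omega_1$ with $a\ge2$. We produce a weight outside the orbit. The Lie algebra of $SL_r(F)$ acts on $L(\lambda)$; let $e=E_{12}$, $f_-=E_{21}$, $h=[e,f_-]=E_{11}-E_{22}$, where $E_{st}$ are the matrix units. Let $v$ be a highest weight vector. Then $ev=0$, since $\lambda+\alpha_1$ is not a weight of $L(\lambda)$, and $hv=av$. So
$$ef_-v=hv+f_-ev=av\ne0,$$
because $1\le a\le p-1$. Thus $f_-v\ne0$, and its weight is
$$\lambda-\alpha_1=a\omega_1-(2\omega_1-\omega_2)=(a-2)\omega_1+\omega_2 .$$
This weight is dominant and different from $\lambda$, so it is not in the orbit of $\lambda$. Together with the $r$ weights of the orbit we get $\dim L(\lambda)\ge r+1$, a contradiction. If $\lambda=a\omega_{r-1}$ with $a\ge2$, then the dual module $L(a\omega_{r-1})^*=L(a\omega_1)$ also has dimension $r$, which was just excluded. So $a=1$ and $L(\lambda)$ is $V$ or $V^*$.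

**Step 4: the scalars.** $Z$ acts on $V^{[i]}$ by $\nu_0^{p^i}$ and on $(V^*)^{[i]}$ by $\nu_0^{-p^i}$, and $\pm p^i\in U$. The exponents make sense mod $r$ because $|Z|=r$. $\blacksquare$

## 9. Modules of dimension $r^2$ for $G_m$

*Proof of Theorem A(2).* We prove (d)$\Rightarrow$(a)$\Rightarrow$(b)$\Rightarrow$(c)$\Rightarrow$(d). Let $N_m$ be the number of irreducible $p$-Brauer characters of $G_m$ of degree $r^2$, that is, of irreducible $FG_m$-modules of dimension $r^2$. It does not depend on the lifting.

**Step 1: set up the count.** By (F3) the irreducible $FG_m$-modules are the $W_1\boxtimes W_2$, with $W_i$ irreducible $FX$-modules, on which $D_m$ acts trivially. If $\nu_i:Z\to F^\times$ is the scalar action of $Z$ on $W_i$, then $(z,z^{-m})$ acts by $\nu_1(z)\nu_2(z)^{-m}$, so the condition is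
$$\nu_1=\nu_2^{\,m}. \tag{5}$$
If the dimension is $r^2$, then, $r$ being prime, $(\dim W_1,\dim W_2)$ is $(1,r^2)$, $(r^2,1)$ or $(r,r)$.

**Step 2: types $(1,r^2)$ and $(r^2,1)$ do not depend on $m$.** Since $r\ge3$, $X=SL_r(q)$ is perfect, so the one-dimensional factor is trivial. For type $(1,r^2)$, (5) says $\nu_2^{\,m}=1$; as $\nu_2^{\,r}=1$ and $m$ is prime to $r$, this means $\nu_2=1$. For type $(r^2,1)$, (5) says $\nu_1=1$. So these types contribute $2b$ modules, where $b$ is the number of irreducible $FX$-modules of dimension $r^2$ on which $Z$ acts trivially.

**Step 3: type $(r,r)$ does depend on $m$.** By Lemma 8.1, $\nu_1=\nu_0^{u_1}$ and $\nu_2=\nu_0^{u_2}$ with $u_1,u_2\in U$. As $\nu_0$ is faithful, (5) says $u_1=mu_2$ in $\mathbb Z/r$, which forces $m\bmod r=u_1u_2^{-1}\in U$. So if $m\bmod r\notin U$ there are no modules of this type. For $m=1$ there is at least one, namely $V\boxtimes V$.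

**Step 4: (d)$\Rightarrow$(a).** If $m\bmod r\notin U$, then $N_m=2b<N_1$ by Steps 2 and 3, so (d) fails.

**Step 5: (a)$\Rightarrow$(b).** For $m\bmod r\in U$ we need an isomorphism. Let $m\equiv u=\pm p^i\pmod r$. Let $\tau\in\mathrm{Aut}(X)$ be the field automorphism $(x_{st})\mapsto(x_{st}^{p^i})$, followed by inverse-transpose if the sign is $-$. Then $\tau(z)=z^u$ for $z\in Z$, so the automorphism $\mathrm{id}\times\tau$ of $X\times X$ maps $D_1=\{(z,z^{-1})\}$ onto $\{(z,z^{-u})\}=D_u=D_m$. It induces an isomorphism $G_1\cong G_m$.

**Step 6: (b)$\Rightarrow$(c).** An isomorphism $\theta:G_1\to G_m$ induces a table isomorphism, with $\alpha$ the map on classes and $\beta(\chi)=\chi\circ\theta^{-1}$. It transports $p$-regular classes and, with the same maximal ideal on both sides, $\mathrm{IBr}_p$.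

**Step 7: (c)$\Rightarrow$(d).** By (3), $(C_1)$ for $G_1,G_m$ and $p$ forces equal multisets of degrees, for whatever table isomorphism and liftings; in particular $N_1=N_m$. $\blacksquare$

## 10. The pair built from $SL_5(11)$

**Corollary (disproof of $(C_1)$).** Take $p=q=11$, $r=5$. Then $U=\{\pm1\}$, since $11\equiv1\bmod5$. So $G_1$ and $G_2$ have the same character table, but different numbers of irreducible $11$-Brauer characters of degree $25$. No table isomorphism and no choice of liftings is compatible with the Brauer characters.

*Proof.* $2\not\equiv\pm1\pmod5$, so (a) fails for $m=2$, and Theorem A applies. $\blacksquare$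

The groups are $G_1=(SL_5(11)\times SL_5(11))/\{(z,z^{-1})\}$ and $G_2=(SL_5(11)\times SL_5(11))/\{(z,z^{-2})\}$. The decisive count can be done with numbers mod 11. Since $f=1$, Lemma 8.1 says that the irreducible modules of dimension 5 are $V$ and $V^*$, which differ because $\nu_0\ne\nu_0^{-1}$. Take the generator $z=3I$ of $Z$, with $3^{-1}=4$. On the four candidates $W_1\boxtimes W_2$ the generators of $D_1$ and $D_2$ act by the following scalars.

| | $V\boxtimes V$ | $V\boxtimes V^*$ | $V^*\boxtimes V$ | $V^*\boxtimes V^*$ |
|---|---|---|---|---|
| $(z,z^{-1})$ | $3\cdot3^{-1}=1$ | $3\cdot3=9$ | $3^{-1}\cdot3^{-1}=5$ | $3^{-1}\cdot3=1$ |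
| $(z,z^{-2})$ | $3\cdot3^{-2}=4$ | $3\cdot3^{2}=5$ | $3^{-1}\cdot3^{-2}=9$ | $3^{-1}\cdot3^{2}=3$ |

So two of the four are modules for $G_1$ and none is a module for $G_2$: here $N_1=2b+2$ and $N_2=2b$.

Within this family, $r=3$ is of no use, since $(\mathbb Z/3)^\times=\{\pm1\}\subseteq U$. For $r=5$ the group $U$ is proper exactly when $p\equiv\pm1\pmod5$, and $11$ is the smallest such prime.

## 11. Every prime, and arbitrarily many groups

**Theorem B.** For every prime $p$ and every $t\ge1$ there are $t+1$ groups with the same character table whose multisets of degrees of irreducible $p$-Brauer characters are pairwise different. In particular $(C_1)$ fails for every prime $p$.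

*Proof.* **Step 1: for each $p$, find $r$ with $U$ proper.** We force $p$ and $-1$ to be squares mod $r$. By Dirichlet's theorem choose a prime $r\equiv1\pmod{8p}$. Then $r\ge3$ and $r\ne p$. Since $r\equiv1\pmod4$, $-1$ is a square mod $r$. If $p$ is odd, quadratic reciprocity with $r\equiv1\pmod 4$ gives $\left(\frac pr\right)=\left(\frac rp\right)=\left(\frac1p\right)=1$. If $p=2$, then $2$ is a square mod $r$ because $r\equiv1\pmod8$. So $U=\langle p,-1\rangle$ lies in the subgroup of squares of $(\mathbb Z/r)^\times$, which is proper. Let $f$ be the order of $p$ modulo $r$, so that $r\mid q-1$ for $q=p^f$, and let $m$ be a non-square mod $r$. Then $m\bmod r\notin U$, and by Theorem A the groups $G_1,G_m$ have the same table but different multisets of $p$-Brauer degrees.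

For instance, for $p=2$ one may take $r=17$. Since $2^4\equiv-1\pmod{17}$, the order of $2$ is $f=8$ and $q=256$. Here $U=\langle2\rangle$ has order 8, and $m=3$ is a non-square mod $17$, since $\left(\frac3{17}\right)=\left(\frac{17}3\right)=\left(\frac23\right)=-1$.

**Step 2: form $t+1$ groups.** For $0\le s\le t$ let $H_s=G_1^{\,s}\times G_m^{\,t-s}$. Classes and irreducible characters of a direct product are products of those of the factors, so direct products of table isomorphisms are table isomorphisms. Hence all $H_s$ have the same table.

**Step 3: encode degrees in a multiplicative function.** For a group $G$ put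
$$P_G(x)=\sum_{\varphi\in\mathrm{IBr}_p(G)}\varphi(1)^{-x}\qquad(x\in\mathbb R).$$
The functions $n^{-x}$ for distinct integers $n\ge1$ are linearly independent: in a finite relation $\sum_nc_nn^{-x}=0$ with some nonzero coefficient, multiply by $n_0^{x}$, where $n_0$ is the smallest index with $c_{n_0}\ne0$, and let $x\to\infty$ to get $c_{n_0}=0$, a contradiction. So $P_G$ determines the multiset of degrees. By (F3), the degrees for $G\times H$ are the products of degrees for $G$ and for $H$, so $P_{G\times H}=P_GP_H$. Also $P_G>0$ everywhere.

**Step 4: the degree multisets differ pairwise.** Suppose $H_s$ and $H_{s'}$ with $s>s'$ have the same multiset of degrees. Then $P_{G_1}^{\,s}P_{G_m}^{\,t-s}=P_{G_1}^{\,s'}P_{G_m}^{\,t-s'}$. Dividing by the positive function $P_{G_1}^{\,s'}P_{G_m}^{\,t-s}$ gives $P_{G_1}^{\,s-s'}=P_{G_m}^{\,s-s'}$. Positive numbers have unique positive $(s-s')$-th roots, so $P_{G_1}=P_{G_m}$. Then $G_1$ and $G_m$ have the same multiset of degrees, contradicting Step 1.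

By (3), $(C_1)$ fails for any two of these groups and the prime $p$. $\blacksquare$
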